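# A one-dimensional domain $R$ with $\dim R[[x]]=3$ and $\dim R[[x,y]]=\infty$

## 1. Two theorems and what they assert

All rings are commutative with identity, and $\dim$ is Krull dimension.

**Theorem A.** Let $K$ be any countable (finite or infinite) field. There is a quasi-local domain $R\supseteq K$ with $\dim R=1$ and $\dim R[[x]]=3$, such that $R[[x,y]]$ contains an infinite strictly ascending chain of prime ideals. In particular $\dim R[[x]]<\infty$ and $\dim R[[x,y]]=\infty$.

**Theorem B.** If $\dim R=0$ and $\dim R[[x]]<\infty$, then $\dim R[[x_1,\dots,x_n]]=n$ for all $n\ge 1$.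

The question behind these statements is: if $R[[x]]$ is finite dimensional, is $R[[x,y]]$ finite dimensional? Theorem A says no. Since $R[[x,y]]=R[[x]][[y]]$, it exhibits a ring $R[[x]]$ of dimension $3$ that acquires infinite dimension when one power series variable is added, although the previous variable raised the dimension only from $1$ to $3$. The field $K$ may have any characteristic. The conclusion on $R[[x,y]]$ is stronger than the existence of arbitrarily long finite chains, since there is a single infinite chain $Q_1\subsetneq Q_2\subsetneq\cdots$. Theorem B says that a counterexample cannot have Krull dimension $0$, so the dimension $1$ in Theorem A is minimal.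

The proof of Theorem A is self-contained up to textbook facts, recalled in Section 2. Theorem B is not needed for it. It uses one theorem of Arnold, and we prove it in Section 3, where it is also our warm-up.

## 2. Completeness, localization, and power series

A ring is *quasi-local* if it has exactly one maximal ideal; no Noetherian hypothesis is made. If $A$ is quasi-local with maximal ideal $\mathfrak a$, then so is $A[[x]]$, with maximal ideal $\{g: g(0)\in\mathfrak a\}$, because a power series is a unit exactly when its constant term is.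

For $u\in A$, the primes of $A[1/u]$ correspond, preserving inclusions, to the primes $q$ of $A$ with $u\notin q$, via $q\mapsto qA[1/u]$, and $qA[1/u]\cap A=q$ for such $q$. If a ring $A'$ is finitely generated as a module over the image of a ring $A$, then $A'$ is integral over that image and $\dim A'\le\dim A$. If $A$ is Noetherian, $\dim A[[x]]=\dim A+1$; in particular $k[[x_1,\dots,x_n]]$ has dimension $n$ for a field $k$.

**Definition (completeness).** Let $E$ be a module on which $u$ acts injectively. We call $E$ *$u$-adically complete and separated* if $\bigcap_N u^NE=0$ and, for all $c_0,c_1,\dots\in E$, there is $s\in E$ with $s-\sum_{k<N}u^kc_k\in u^NE$ for every $N$. Then $s$ is unique, and we write $s=\sum_k u^kc_k$.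

For example $K[[u]]$ is complete and separated and $K[u]$ is separated but not complete. If $d_k\in u^{e_k}E$ with integers $e_k\ge0$ tending to infinity, then $\sum d_k$ converges as well: collect, for each $e$, the finitely many terms with $e_k=e$. If the $e_k$ are only bounded below by $-c$, work in $u^{-c}E\subseteq E[1/u]$. Finally, a product $\prod_jE_j$ of complete separated modules is complete and separated, since $u^N\prod E_j=\prod u^NE_j$ and sums can be formed coordinate by coordinate. In particular, $E[[x]]$ is complete and separated if $E$ is.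

**Definition (SFT).** A ring $R$ is an *SFT ring* if for each ideal $I$ there are a finitely generated ideal $J\subseteq I$ and $k\ge1$ with $a^k\in J$ for all $a\in I$.

Every Noetherian ring is SFT: take $J=I$ and $k=1$. A less trivial pair of examples is $R=k[t_1,t_2,\dots]/(t_1^2,t_2^2,\dots)$ for a field $k$. Let $I=(t_1,t_2,\dots)$; it is the only prime of $R$. If $k$ has characteristic $p>0$, then $a^p=0$ for all $a\in I$, because $p$-th powers are additive and $t_i^p=0$. Every proper ideal lies in $I$, so we can use $J=0$ and exponent $p$ for it, and $R$ is SFT. If $k$ has characteristic $0$, then $R$ is not SFT. Indeed a finitely generated $J\subseteq I$ lies in $(t_1,\dots,t_m)$ for some $m$, and for every exponent $e\ge1$ the element $a=t_{m+1}+\dots+t_{m+e}$ has $a^e=e!\,t_{m+1}\cdots t_{m+e}\notin(t_1,\dots,t_m)$.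

The theorem we quote is due to Arnold (J. T. Arnold, *Krull dimension in power series rings*, Trans. Amer. Math. Soc. 177 (1973)): *if $\dim R[[x]]<\infty$, then $R$ is an SFT ring.*

## 3. Noetherian rings, and all rings of dimension zero

If $R$ is Noetherian of finite dimension, each new variable raises the dimension by one and nothing can go wrong. So a counterexample must be non-Noetherian.

Next try dimension zero, with the ring $R=k[t_1,t_2,\dots]/(t_i^2)$ of Section 2. In characteristic $p$, every $f\in I[[x_1,\dots,x_n]]$ satisfies $f^p=0$, again because $p$-th powers are additive. So all primes of $R[[x_1,\dots,x_n]]$ contain $I[[x_1,\dots,x_n]]$, the quotient is $k[[x_1,\dots,x_n]]$, and the dimension is $n$. In characteristic $0$, $R$ is not SFT, and Arnold's theorem says that already $\dim R[[x]]=\infty$. In neither case is there a jump between one and two variables. The proof of Theorem B shows that this is what happens in general: kill nilpotents, then only fields remain.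

**Proof of Theorem B.** Let $\dim R=0$ and $\dim R[[x]]<\infty$. By Arnold's theorem $R$ is SFT.

**Step 1: $R$ has finitely many primes.** The purpose is to make $R$ modulo its nilradical a finite product of fields. For $t\in R$ the set $V(t)\subseteq\operatorname{Spec}R$ of primes containing $t$ is open. Indeed, let $t\in P$. Since $\dim R=0$, $R_P$ has only one prime, so $t$ is nilpotent in $R_P$, i.e. $st^e=0$ for some $s\notin P$, $e\ge1$. A prime not containing $s$ must contain $t$, so $P$ lies in the open set $D(s)\subseteq V(t)$. Now let $P$ be any prime. By SFT there is a finitely generated $J=(t_1,\dots,t_l)\subseteq P$ whose radical is $P$. As $P$ is maximal, $\{P\}=V(J)=V(t_1)\cap\dots\cap V(t_l)$ is open. So $\operatorname{Spec}R$ is discrete; it is quasi-compact, hence finite, say $\{P_1,\dots,P_r\}$.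

**Step 2: nilpotency in the nilradical $N$ is bounded.** Apply SFT to $N$: there are a finitely generated $J\subseteq N$ and $k_1\ge 1$ with $a^{k_1}\in J$ for all $a\in N$. As $J$ is finitely generated and consists of nilpotents, $J^l=0$ for some $l\ge1$. With $k=k_1l$ we get $a^k=0$ for all $a\in N$.

**Step 3: every $f\in N[[X]]$, $X=(x_1,\dots,x_n)$, is nilpotent.** This passes from bounded nilpotency of coefficients to nilpotency of a series. For $a_1,\dots,a_k\in N$ we have
$$k!\,a_1\cdots a_k=\sum_{S\subseteq\{1,\dots,k\}}(-1)^{k-|S|}\Big(\sum_{i\in S}a_i\Big)^k=0 .$$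
For the first equality, expand the right side. A monomial of degree $k$ involving exactly the $a_i$ with $i\in T$ is multiplied by $\sum_{S\supseteq T}(-1)^{k-|S|}$, which is $0$ unless $T=\{1,\dots,k\}$, and the only monomial of degree $k$ involving all $a_i$ is $a_1\cdots a_k$, with multinomial coefficient $k!$. The second equality is Step 2. Each coefficient of $f^k$ is a finite sum of products of $k$ elements of $N$, so $k!f^k=0$.

Let $p$ be a prime number and $p^e\ge k$. In $(R/pR)[[X]]$ the $e$-th power of Frobenius is a ring endomorphism, and it sends $\sum \bar a_\alpha X^\alpha$ to $\sum\bar a_\alpha^{\,p^e}X^{p^e\alpha}$ (split off the terms of degree $\ge d$ and let $d\to\infty$). The coefficients of $f$ satisfy $a^{p^e}=0$, so $f^{p^e}\in pR[[X]]$. Multiplying such relations over the prime factors of $k!$, with multiplicity, we get $f^E\in k!R[[X]]$ for some $E\ge0$. Hence $f^{E+k}\in k!f^kR[[X]]=0$.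

**Step 4: conclusion.** By Step 3, all primes of $R[[X]]$ contain $N[[X]]$, and
$$R[[X]]/N[[X]]=(R/N)[[X]]\cong\prod_i(R/P_i)[[X]]$$
by the Chinese remainder theorem. This is a finite nonempty product of power series rings in $n$ variables over fields, so $\dim R[[X]]=n$. $\blacksquare$

## 4. Power series do not commute with inverting $u$

Now let $\dim R=1$. To keep things simple, suppose $R$ is a quasi-local domain with $\dim R=1$, maximal ideal $M$, residue field $K$, and suppose there is $0\ne u\in M$ with $M^2\subseteq uR$. Then $R[1/u]$ is a domain whose only prime is $0$, hence a field $\Phi$. A sensible person tries to bound $\dim R[[X]]$, $X=(x_1,\dots,x_n)$, by sorting the primes according to whether they contain $u$.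

Primes containing $u$ are harmless. For $g\in M[[X]]$ the coefficients of $g^2$ lie in $M^2\subseteq uR$, so $g^2\in uR[[X]]$. Thus a prime containing $u$ contains $M[[X]]$, and these primes correspond to the primes of $K[[X]]$, which has dimension $n$.

Primes not containing $u$ are the primes of $R[[X]][1/u]$. It is tempting to write $R[[X]][1/u]=\Phi[[X]]$, which again has dimension $n$. Here the argument stops. The series $\sum_iu^{-i}x^i$ lies in $\Phi[[x]]$, but not in $R[[x]][1/u]$: otherwise some $u^N$ would clear all denominators, and $u^{N-(N+1)}=u^{-1}$ would lie in $R$. Likewise $x-u$ is a unit of $\Phi[[x]]$ but not of $R[[x]][1/u]$.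

What does the quotient by $x-u$ see? If $R$ lies in a $u$-adically complete ring $\Lambda$, then $x\mapsto u$ defines a homomorphism $R[[x]]\to\Lambda$. It is onto if $R$ is dense in $\Lambda$ in the sense that $\Lambda=R+u\Lambda$. Adding a second variable, $R[[x,y]]$ maps onto $\Lambda[[y]]$. So we can hope to make $R[[x,y]]$ bad by making $\Lambda[[y]]$ bad.

The first thing to try would be $R=\Lambda$. That is useless: if $\dim\Lambda[[y]]=\infty$, then renaming the variable gives $\dim R[[x]]=\infty$. We need $R$ to be strictly smaller than its completion, and so small that $R[[x]]$ does not notice. This suggests the following design.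

1. Build a $u$-adically complete domain $\Lambda$ with $\dim\Lambda[1/u]=1$ and $\dim\Lambda[[y]]=\infty$ (Sections 6 to 8).
2. Build a dense subring $R\subset\Lambda$ such that $R[1/u]$ is a field (Section 9).
3. Show that for $f\in R[[x]]$ with $f(0)\ne0$ the ring $R[[x]][1/u]/(f)$ is a finitely generated $\Lambda[1/u]$-module, so that its dimension is at most $1$ (Sections 10 and 11).

## 5. Sums of squares

Denominators will be allowed to grow quadratically. The following elementary bounds say how squares behave under products and inverses.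

**Lemma 1.** Let $j_1,\dots,j_k\ge1$ be integers with sum $j$, and let $s\ge0$ be an integer. Then
$$\textstyle\sum j_i^2\le j^2-k(k-1),\tag{1}$$
$$\textstyle\sum (j_i+s)^2\le(j+s+s^2)^2,\tag{2}$$
$$\textstyle\sum j_i^2\le(j-k+1)^2+(k-1).\tag{3}$$
Moreover, for integers $z\ge1$, $r\ge0$,
$$z^2+r\le(z+r)^2.\tag{4}$$

*Proof.* For (1), $j^2-\sum j_i^2=\sum_{i\ne i'}j_ij_{i'}$ is a sum over $k(k-1)$ ordered pairs, each term being at least $1$. For (2), use $\sum j_i^2\le j^2$ and $k\le j$:
$$\textstyle\sum(j_i+s)^2=\sum j_i^2+2sj+ks^2\le j^2+2sj+s^2j\le(j+s+s^2)^2,$$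
since the right side contains $j^2+2sj+2s^2j$. For (3), put $j_i=1+t_i$ and $T=\sum t_i=j-k$; then $\sum j_i^2=k+2T+\sum t_i^2\le k+2T+T^2=(k-1)+(1+T)^2$. For (4), $(z+r)^2=z^2+2zr+r^2\ge z^2+r$. $\blacksquare$

## 6. A filtered field $F$ and the field $C[1/u]$

Let $F=K(w_1,w_2,\dots)$ with infinitely many indeterminates. It is countable; enumerate $F=\{f_1,f_2,\dots\}$.

**Definition ($D_n$ and $C$).** Let $D_n$ be the $K$-span of all products $f_{i_1}\cdots f_{i_r}$, $r\ge0$, with $i_1+\dots+i_r\le n$. Let
$$C=\Big\{\sum_{n\ge0}a_nu^n\in F[[u]]:\ a_n\in D_{n^2}\text{ for all }n\Big\}.$$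

For instance $D_0=K$ (only the empty product), $D_1$ is spanned by $1,f_1$, and $D_2$ by $1,f_1,f_1^2,f_2$. So $f_1u\in C$ and $f_2u^2\in C$, but an element of $F$ lies in $C$ only if it lies in $K$. There are finitely many products for each $n$, so each $D_n$ is finite dimensional over $K$. Also $D_n\subseteq D_{n+1}$, $D_mD_n\subseteq D_{m+n}$ and $\bigcup D_n=F$, as $f_n\in D_n$.

For $N\ge0$, the set $u^{-N}C$ consists of the Laurent series $\sum_{n\ge-N}a_nu^n$ with $a_n\in D_{(n+N)^2}$. These sets increase with $N$, and $u^{-N}C\cdot u^{-N'}C\subseteq u^{-N-N'}C$ once $C$ is known to be a ring.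

**Lemma 2.** $C$ is a domain containing $K[[u]]$, and it is $u$-adically complete and separated.

*Proof.* Closure under multiplication follows from $D_{m^2}D_{n^2}\subseteq D_{m^2+n^2}\subseteq D_{(m+n)^2}$, and $K=D_0$ gives $K[[u]]\subseteq C$. As a subring of $F[[u]]$, $C$ is a domain and is separated. For $c_k\in C$, the coefficient of $u^n$ in the formal sum $\sum_ku^kc_k$ is a sum of elements of $D_{(n-k)^2}\subseteq D_{n^2}$ for $k\le n$, so the sum lies in $C$. By the same argument applied to $c_N,c_{N+1},\dots$, the tail from $k=N$ on is $u^N\sum_ku^kc_{k+N}\in u^NC$. $\blacksquare$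

**Proposition 3.** $\Psi:=C[1/u]$ is a field.

*Proof.* The point is that inverting a series keeps the quadratic growth, at the price of a shift. Let $0\ne f\in u^{-N}C$, $N\ge0$, with lowest term $a_mu^m$, so $m+N\ge0$. Let $a_m^{-1}\in D_r$. Write
$$f=a_mu^m(1+g),\qquad g=\sum_{n\ge1}b_nu^n,\qquad b_n=a_m^{-1}a_{m+n}\in D_{r+(m+n+N)^2}.$$
For $n\ge1$ we have $m+n+N\ge1$, so (4) gives $b_n\in D_{(n+s)^2}$ with $s=m+N+r$. For $n\ge1$ the coefficient of $u^n$ in $(1+g)^{-1}=\sum_k(-g)^k$ is, up to signs, a sum of products $b_{n_1}\cdots b_{n_k}$ with $n_i\ge1$ and $\sum n_i=n$. By (2) it lies in $D_{(n+s')^2}$ with $s'=s+s^2$; for $n=0$ the coefficient is $1$. Hence $u^{s'}(1+g)^{-1}\in C$. Also $u^ra_m^{-1}\in C$, because $D_r\subseteq D_{r^2}$. So $f^{-1}=u^{-m}a_m^{-1}(1+g)^{-1}\in C[1/u]$. $\blacksquare$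

## 7. The ring $\Lambda$ and the two primes of $\Lambda[1/u]$

**Definition ($\Lambda$).** Let
$$\Lambda=\Big\{\sum_{j\ge0}\lambda_j\varepsilon^j\in F((u))[[\varepsilon]]:\ \lambda_0\in K[[u]],\ \lambda_j\in u^{-j^2}C\ (j\ge1)\Big\},\qquad \Lambda_+=\{\lambda\in\Lambda:\lambda_0=0\}.$$

Throughout, the subscript $0$ on an element of $\Lambda[1/u]$ denotes its coefficient of $\varepsilon^0$. For example, $u^{-1}\varepsilon$ and $u^{-4}\varepsilon^2$ lie in $\Lambda_+$, and $(u^{-1}\varepsilon)^2=u^2\cdot u^{-4}\varepsilon^2\in u^2\Lambda_+$. A product in $\Lambda_+$ is thus more divisible by $u$ than its factors. In general: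

**Lemma 4.** $\Lambda$ is a domain, $\Lambda/\Lambda_+=K[[u]]$, $\Lambda$ is $u$-adically complete and separated, and
$$\Lambda_+^k\subseteq u^{k(k-1)}\Lambda_+\qquad(k\ge1).\tag{5}$$

*Proof.* $\Lambda$ is closed under multiplication because $i^2+(j-i)^2\le j^2$ for $0\le i\le j$ and $K[[u]]\subseteq C$. It is a subring of the domain $F((u))[[\varepsilon]]$. As a module $\Lambda=K[[u]]\times\prod_{j\ge1}u^{-j^2}C$ is a product of complete separated modules. The coefficient of $\varepsilon^j$ in a product of $k$ elements of $\Lambda_+$ is a finite sum of elements of sets $u^{-\sum j_i^2}C$ with $j_i\ge1$, $\sum j_i=j$. By (1) these are contained in $u^{k(k-1)-j^2}C$. $\blacksquare$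

**Lemma 5.** If $\lambda\in\Lambda[1/u]$ and $\lambda_0\ne0$, then $\lambda$ is a unit of $\Lambda[1/u]$. If $\lambda\in\Lambda$ and $\lambda_0$ is a unit of $K[[u]]$, then $\lambda$ is a unit of $\Lambda$.

*Proof.* The element $\lambda_0\in K((u))^*$ is a unit of $\Lambda[1/u]$. Write $\lambda=\lambda_0(1+\mu)$ with $\mu\in u^{-N}\Lambda_+$, $N\ge0$. By (5), $\mu^k\in u^{k(k-1)-kN}\Lambda_+$ for $k\ge1$. These exponents are bounded below and tend to $\infty$, so $\sum_k(-\mu)^k$ converges in $\Lambda[1/u]$, and it is inverse to $1+\mu$. In the second case $\lambda_0^{-1}\in K[[u]]\subseteq\Lambda$, so $N=0$ and the sum lies in $\Lambda$. $\blacksquare$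

So the non-units of $\Lambda[1/u]$ are exactly the elements of $\mathfrak n:=\Lambda_+[1/u]$, the kernel of $\lambda\mapsto\lambda_0\in K((u))$. Thus $\Lambda[1/u]$ is quasi-local with maximal ideal $\mathfrak n$, and $\mathfrak n\ne0$ since $\varepsilon\in\mathfrak n$.

**Proposition 6.** The only primes of $\Lambda[1/u]$ are $0$ and $\mathfrak n$. So $\dim\Lambda[1/u]=1$.

Before the proof, an example of the phenomenon. Let $g=\sum_{j\ge1}u^{-j^2}\varepsilon^j\in\Lambda_+$. Is $g$ divisible by $\varepsilon$ in $\Lambda[1/u]$? The quotient $\sum_{i\ge0}u^{-(i+1)^2}\varepsilon^i$ has denominators exceeding $i^2$ by $2i+1$, which is unbounded, so no. But $g^2$ is divisible by $\varepsilon$: by (3) with $k=2$, its coefficient of $\varepsilon^j$ has denominator at most $(j-1)^2+1$, so that of $\varepsilon^{i}$ in $g^2/\varepsilon$ is at most $i^2+1$. The proof runs on this gain.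

*Proof.* It suffices to show that for $0\ne f\in\mathfrak n$ and $g\in\mathfrak n$ some power of $g$ lies in $f\Lambda[1/u]$: then every nonzero prime, being contained in $\mathfrak n$, is equal to $\mathfrak n$.

**Step 1: some power of $\varepsilon$ is divisible by $f$.** Write $f=\sum_{j\ge m}f_j\varepsilon^j$ with $m\ge1$, $f_m\ne0$, $f_j\in u^{-j^2-N}C$, $N\ge 0$. By Proposition 3, $f_m^{-1}\in u^{-a}C$ for some $a\ge0$. Then $f=f_m\varepsilon^m(1+h)$ with $h=\sum_{j\ge1}h_j\varepsilon^j$ and
$$h_j=f_{m+j}/f_m\in u^{-(m+j)^2-N-a}C\subseteq u^{-(j+s)^2}C,\qquad s=m+N+a,$$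
by (4). The coefficient $h'_j$ of $\varepsilon^j$ in $(1+h)^{-1}$ is, up to signs, a sum of products $h_{j_1}\cdots h_{j_k}$ with $\sum j_i=j$, so by (2) $h_j'\in u^{-(j+s')^2}C$, $s'=s+s^2$ (and $h_0'=1$). Put $M_0=m+s'+1$. Then
$$\varepsilon^{M_0}/f=\sum_{j\ge0}f_m^{-1}h'_j\,\varepsilon^{j+s'+1},\qquad f_m^{-1}h_j'\in u^{-a-(j+s')^2}C\subseteq u^{-a-(j+s'+1)^2}C.$$
So $\varepsilon^{M_0}/f\in u^{-a}\Lambda_+$, and $\varepsilon^{M_0}\in f\Lambda[1/u]$.

**Step 2: some power of $g$ is divisible by $\varepsilon^{M_0}$.** Let $g\in u^{-N_1}\Lambda_+$, $N_1\ge0$. The coefficient of $\varepsilon^j$ in $g^{M_0+1}$ is $0$ for $j\le M_0$. For $j>M_0$ it is a finite sum of elements of $u^{-(M_0+1)N_1-\sum j_i^2}C$ with $M_0+1$ indices $j_i\geq 1$ of sum $j$. By (3) with $k=M_0+1$ it lies in $u^{-(M_0+1)N_1-M_0-(j-M_0)^2}C$. Dividing by $\varepsilon^{M_0}$ replaces $j$ by $i=j-M_0\ge1$, and the bound becomes a constant plus $i^2$. Hence $g^{M_0+1}\in\varepsilon^{M_0}\Lambda[1/u]\subseteq f\Lambda[1/u]$. $\blacksquare$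

## 8. An infinite chain of primes in $\Lambda[[y]]$

**Proposition 7.** $\Lambda[[y]]$ contains prime ideals $P_1\subsetneq P_2\subsetneq\cdots$.

*Proof.* The idea: the finite dimensional spaces $D_n$ force the $y$-series formed by coefficients at a fixed place $\varepsilon^ju^n$ to lie in the small ring $F\otimes_KK((y))$, and that ring has long chains of primes, got by specializing the $w_i$ to power series in $y$.

**Step 1: the ring $B$.** Let $B=F\otimes_KK((y))=S^{-1}K((y))[w_1,w_2,\dots]$ with $S=K[w_1,w_2,\dots]\setminus\{0\}$. The natural map $B\to F((y))$ is injective. Indeed an element of $B$ is $\sum_ie_i\otimes c_i$ with finitely many $K$-independent $e_i\in F$; if $\sum e_ic_i=0$ in $F((y))$, comparing coefficients of $y^l$ gives $\sum_ie_ic_{i,l}=0$ with $c_{i,l}\in K$, so all $c_{i,l}$ vanish. We regard $B$ as a subring of $F((y))$.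

**Step 2: embedding $\Lambda[[y]]$ into $B((u))[[\varepsilon]]$.** Let $G=\sum_lG^{(l)}y^l\in\Lambda[[y]]$, and let $g_{j,n,l}\in F$ be the coefficient of $\varepsilon^ju^n$ in $G^{(l)}$. It vanishes for $n<-j^2$. For fixed $(j,n)$ with $n\ge-j^2$, all $g_{j,n,l}$, $l\ge0$, lie in the one finite dimensional space $D_r$ with $r=(n+j^2)^2$; for $j=0$ they lie even in $K$. Hence
$$b_{j,n}(G):=\sum_lg_{j,n,l}\,y^l\in D_r[[y]]=D_r\otimes_KK[[y]]\subseteq B ,$$
where the equality holds because $D_r$ is finite dimensional. The map
$$G\longmapsto\sum_j\Big(\sum_nb_{j,n}(G)u^n\Big)\varepsilon^j\in B((u))[[\varepsilon]]$$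
is an injective ring homomorphism. Injectivity is clear. It is multiplicative because on both sides the product is the convolution of the families $(g_{j,n,l})$, with finite sums, as $j\ge0$, $l\ge0$ and $n\ge-j^2$.

**Step 3: a chain of primes in $B$.** Since $K$ is countable and $K[[y]]$ is uncountable, we can choose $\theta_1,\theta_2,\dots\in K[[y]]$ algebraically independent over $K$: at each stage, only countably many elements are algebraic over $K(\theta_1,\dots,\theta_m)$. Let $p_m=(w_1-\theta_1,\dots,w_m-\theta_m)B$. The map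
$$K[w_1,w_2,\dots]\to K((y))[w_{m+1},w_{m+2},\dots],\qquad w_i\mapsto\theta_i\ (i\le m),\quad w_i\mapsto w_i\ (i>m),$$
is injective: the coefficient of a monomial in $w_{m+1},w_{m+2},\dots$ is a polynomial over $K$ in $w_1,\dots,w_m$, and a nonzero one stays nonzero at $(\theta_1,\dots,\theta_m)$. Therefore $B/p_m$ is the localization of the domain $K((y))[w_{m+1},w_{m+2},\dots]$ at a multiplicative set, the image of $S$, not containing $0$. So $B/p_m$ is a domain, $p_m$ is prime, $p_m\subseteq p_{m+1}$, and $w_{m+1}-\theta_{m+1}\notin p_m$, because its image is a nonzero polynomial.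

**Step 4: pulling the chain back.** Put
$$P_m=\{G\in\Lambda[[y]]:\ b_{j,n}(G)\in p_m\text{ for all }j,n\}.$$
This is the kernel of the composite $\Lambda[[y]]\to B((u))[[\varepsilon]]\to(B/p_m)((u))[[\varepsilon]]$, whose target is a domain. So $P_m$ is prime, and $P_m\subseteq P_{m+1}$. For strictness choose $r$ with $w_{m+1}\in D_{r^2}$. Then $u^rw_{m+1}\in C$, so $G=\varepsilon u^r(w_{m+1}-\theta_{m+1}(y))$ lies in $\Lambda[[y]]$. Its only nonzero $b_{j,n}$ is $b_{1,r}(G)=w_{m+1}-\theta_{m+1}$. Hence $G\in P_{m+1}\setminus P_m$. $\blacksquare$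

Two remarks show what each ingredient of $\Lambda$ is for. First, if the growth condition is dropped from $C$, we get $F[[u]]$, and $F[[u]][[y]]$ is Noetherian of dimension $2$. The proof breaks at Step 2: for $G=\sum_lw_ly^l$ the series $\sum w_ly^l$ is not in $B$, because the coefficients of an element of $B$ span a finite dimensional space.

Second, why the extra variable $\varepsilon$? Omitting $\varepsilon$ in the above proof gives an infinite chain in $C[[y]]$, and $C[1/u]$ is even a field. But over $C$ the finiteness statement in part 3 of the design is false for elements of $C[[x]]$. Take $r$ with $u^rw_1\in C$ and $f=u^r(1-w_1x)\in C[[x]]$. Use $y=x$ and algebraically independent elements $\theta_1=x^{-1}$, $\theta_2,\theta_3,\ldots\in K[[x]]$ in Step 3, whose proof works for $\theta_i\in K((x))$. The ideals $Q_m$ of those $G\in C[[x]]$ for which every coefficient of $u^n$, viewed in $B$, lies in $p_m$ are primes not containing $u$. They contain $f$, since $1-w_1x=-x(w_1-x^{-1})$, and $u^s(w_{m+1}-\theta_{m+1})\in Q_{m+1}\setminus Q_m$ for $m\ge1$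 and suitable $s$. So $C[[x]][1/u]/(f)$ is infinite dimensional, and it is not a finitely generated module over the field $C[1/u]$. In $\Lambda$ no multiple $u^rw_1$ occurs without a factor $\varepsilon$, since $\lambda_0\in K[[u]]$. The elements of $F$ outside $K$ have been pushed into $\mathfrak n$, where (5) makes products small.

## 9. A dense subring $R$ of $\Lambda$ whose localization at $u$ is a field

We want every nonzero element of $R$ to be a unit of $\Lambda[1/u]$, that is, $R\cap\Lambda_+=0$, and yet we want $R$ to approximate every element of $\Lambda$, including those of $\Lambda_+$. The trick is to perturb each $\lambda\in\Lambda_+$ by a transcendental element of $uK[[u]]$.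

**Construction.** The elements of $\Lambda_+$ are countable arrays over the countable field $F$, so $|\Lambda_+|\le2^{\aleph_0}$. Since $K(u)$ is countable and $|K((u))|=2^{\aleph_0}$, the transcendence degree of $K((u))$ over $K(u)$ is $2^{\aleph_0}$. Take part of a transcendence basis, indexed by $\Lambda_+$, and multiply its members by powers of $u$. This gives a family $(\tau_\lambda)_{\lambda\in\Lambda_+}$ in $uK[[u]]$, algebraically independent over $K(u)$. Put
$$\rho_\lambda=\tau_\lambda+\lambda\in\Lambda,\qquad R_0=K[u][\rho_\lambda:\lambda\in\Lambda_+].$$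
Modulo $\Lambda_+$ we have $u\mapsto u$ and $\rho_\lambda\mapsto\tau_\lambda$, and $u$ together with the $\tau_\lambda$ is algebraically independent over $K$. Hence $R_0$ is a polynomial ring over $K$ in $u$ and the $\rho_\lambda$, and $R_0\cap\Lambda_+=0$. By Lemma 5, nonzero elements of $R_0$ are units of $\Lambda[1/u]$. So we may define
$$\Phi:=\operatorname{Frac}R_0\subseteq\Lambda[1/u],\qquad R:=\Phi\cap\Lambda .$$

**Proposition 8.** With $M=\{r\in R: r_0\in uK[[u]]\}$ the following hold.

(a) $R[1/u]=\Phi$ is a field, and every $0\ne r\in\Phi$ is a unit of $\Lambda[1/u]$ with $r_0\neq0$.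

(b) $R\cap u^n\Lambda=u^nR$ for all $n\ge0$.

(c) $\Lambda=R+u^n\Lambda$ for all $n\ge0$.

(d) $M$ is the unique maximal ideal of $R$, and $R/M=K$.

(e) $ab\in uR$ for all $a,b\in M$.

Consequently the primes of $R$ are $0$ and $M$, with $0\ne u\in M$, and $\dim R=1$.

*Proof.* (a) Clearly $R[1/u]\subseteq\Phi$. If $r\in\Phi\subseteq\Lambda[1/u]$, then $u^Nr\in\Lambda\cap\Phi=R$ for some $N$. If $r\ne0$, then $r^{-1}\in\Phi\subseteq\Lambda[1/u]$, so $r\notin\mathfrak n$, i.e. $r_0\ne0$.

(b) If $r=u^n\lambda\in R$ with $\lambda\in\Lambda$, then $\lambda=r/u^n\in\Phi\cap\Lambda=R$.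

(c) For $\lambda\in\Lambda$ put $c=\lambda_0(0)\in K$ and $\lambda_+=\lambda-\lambda_0\in\Lambda_+$. Then
$$\lambda-c-\rho_{\lambda_+}=\lambda_0-c-\tau_{\lambda_+}\in uK[[u]]\subseteq u\Lambda,$$
and $c+\rho_{\lambda_+}\in R$. So $\Lambda=R+u\Lambda$. As $u\in R$, substituting this into itself gives $\Lambda=R+u(R+u\Lambda)=R+u^2\Lambda$, and so on.

(d) $M$ is the kernel of the surjection $R\to K$, $r\mapsto r_0(0)$. If $r\in R\setminus M$, then $r_0$ is a unit of $K[[u]]$, so $r^{-1}\in\Lambda$ by Lemma 5, and $r^{-1}\in\Lambda\cap\Phi=R$.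

(e) Write $a=a_0+a_+$, $b=b_0+b_+$ with $a_0,b_0\in uK[[u]]$, $a_+,b_+\in\Lambda_+$. Then $ab\in u\Lambda+\Lambda_+^2\subseteq u\Lambda$ by (5). Apply (b).

A nonzero prime $q$ of $R$ contains some $r\ne0$, and by (a) $u^Nr^{-1}\in R$ for some $N$, so $u^N\in q$ and $u\in q$. By (e), $a^2\in uR\subseteq q$ for all $a\in M$. Hence $q=M$. $\blacksquare$

Note that $R$ is quasi-local and contains $K$, as Theorem A requires, and that it has the form assumed in Section 4.

**Proposition 9.** $R[[x,y]]$ contains an infinite strictly ascending chain of prime ideals.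

*Proof.* Since $\Lambda$ is $u$-adically complete and separated, $\pi(\sum r_ix^i)=\sum r_iu^i$ defines a map $\pi:R[[x]]\to\Lambda$. It is a ring homomorphism, since modulo $u^N$ it is the evaluation at $u$ of the truncation to degrees $<N$, and $\bigcap u^N\Lambda=0$. It is surjective: by (c) write $\lambda=r_0+u\lambda_1$, $\lambda_1=r_1+u\lambda_2$, and so on, with $r_i\in R$ and $\lambda_i\in\Lambda$; then $\lambda=\sum r_iu^i$. Applied coefficientwise in $y$, $\pi$ gives a surjective ring homomorphism $R[[x,y]]=R[[x]][[y]]\to\Lambda[[y]]$. The inverse images of the primes $P_1\subsetneq P_2\subsetneq\cdots$ of Proposition 7 form the desired chain. $\blacksquare$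

It remains to show that $R[[x]]$ is finite dimensional, and then that its dimension is $3$. Put
$$G_1=R[[x]][1/u],\qquad \Gamma=\Lambda[[x]][1/u].$$

## 10. Modulo $f$ with $f(0)\ne0$, the rings $R[[x]][1/u]$ and $\Lambda[[x]][1/u]$ agree

**Lemma 10.** The primes of $R[[x]]$ containing $u$ are exactly $M[[x]]$ and $\mathfrak m:=M[[x]]+xR[[x]]$.

*Proof.* If $g\in M[[x]]$, the coefficients of $g^2$ are finite sums of products of two elements of $M$, so $g^2\in uR[[x]]$ by Proposition 8(e). Thus a prime containing $u$ contains $M[[x]]$. As $R[[x]]/M[[x]]=K[[x]]$ has exactly the primes $0$ and $(x)$, and $u\in M$, the claim follows. $\blacksquare$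

**Proposition 11.** Let $f\in R[[x]]$ with $a:=f(0)\ne0$. Then $\Lambda[[x]]=R[[x]]+f\Lambda[[x]]$ and $f\Gamma\cap G_1=fG_1$. Consequently $G_1/fG_1\cong\Gamma/f\Gamma$ as rings.

*Proof.* **Step 1: $\Lambda[[x]]=R[[x]]+f\Lambda[[x]]$.** This is density modulo $f$. First we prove it modulo the constant $a$. By Proposition 8(a), $a$ is a unit of $\Lambda[1/u]$, so $u^e\in a\Lambda$ for some $e\ge0$. By 8(c), $\Lambda=R+u^e\Lambda=R+a\Lambda$, and coefficientwise $\Lambda[[x]]=R[[x]]+a\Lambda[[x]]$. Given $g\in\Lambda[[x]]$, put $g_0=g$ and choose recursively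
$$g_k=r_k+ag_{k+1},\qquad r_k\in R[[x]],\ g_{k+1}\in\Lambda[[x]].$$
Let $X=a-f\in xR[[x]]$. The series $r=\sum_kX^kr_k\in R[[x]]$ and $H=\sum_kX^kg_{k+1}\in\Lambda[[x]]$ converge $x$-adically, and
$$fH=(a-X)H=\sum_{k\ge0}X^k(g_k-r_k)-\sum_{k\ge1}X^kg_k=g-r .$$

**Step 2: $f\Gamma\cap G_1=fG_1$.** This makes the map on quotients injective. Let $g=fh$ with $g\in G_1$, $h\in\Gamma$. Everything lies in $\Lambda[1/u][[x]]$, where $f$ is invertible with $f^{-1}\in\Phi[[x]]$, since $a\in\Phi^*$. So $h=gf^{-1}\in\Phi[[x]]$. If $u^Nh\in\Lambda[[x]]$, then $u^Nh\in(\Lambda\cap\Phi)[[x]]=R[[x]]$. So $h\in G_1$.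

**Step 3: the isomorphism.** By Step 1, after inverting $u$, the map $G_1\to\Gamma/f\Gamma$ is surjective; by Step 2 its kernel is $fG_1$. $\blacksquare$

For $f=x-u$ the evaluation $x\mapsto u$ suggests that $\Gamma/f\Gamma$ is $\Lambda[1/u]$. The next section confirms this, and it treats every $f$.

## 11. Weierstrass division with bounded denominators

**Proposition 12.** Let $f\in R[[x]]$ with $f(0)\ne0$. Then $\Gamma/f\Gamma$ is a finitely generated $\Lambda[1/u]$-module.

The plan is to divide by $f$ with remainder of degree $<n$, as in the Weierstrass division theorem. For this one normalizes $f$ so that its $x^n$-coefficient is $1$ and its lower coefficients are topologically nilpotent. Dividing by the $x^n$-coefficient introduces a denominator $u^N$, so the coefficients of the new series have $\varepsilon$-parts only in $u^{-N}\Lambda_+$. The set $K[[u]]+u^{-N}\Lambda_+$ need not be a ring: for $N=3$ it contains $u^{-4}\varepsilon$, but not $(u^{-4}\varepsilon)^2=u^{-8}\varepsilon^2$, since it allows only $u^{-7}$ at $\varepsilon^2$. This is where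 the obvious argument stops, and the remedy is to enlarge $\Lambda$ slightly.

*Proof.* **Step 1: normalizing $f$.** We make one coefficient equal to $1$. Let $f=\sum f_ix^i$, and let $v$ be the $u$-adic valuation of $K((u))$. All $(f_i)_0$ lie in $K[[u]]$, and $(f_0)_0\ne0$ by Proposition 8(a), so $\min_iv((f_i)_0)$ is finite. Let $n$ be the least index attaining it. Then $(f_n)_0\ne0$, so $f_n$ is a unit of $\Lambda[1/u]$ by Lemma 5. Put $f'=f/f_n=\sum f_i'x^i$; then $f'\Gamma=f\Gamma$. Choose $N\ge0$ with $f_n^{-1}\in u^{-N}\Lambda$. Then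
$$f_i'\in u^{-N}\Lambda,\qquad f_n'=1,\qquad (f_i')_0\in K[[u]],\qquad f_i'-(f_i')_0\in u^{-N}\Lambda_+\qquad\text{for all }i,$$
and $(f_i')_0\in uK[[u]]$ for $i<n$, by the minimality of $n$.

**Step 2: the ring $\widetilde\Lambda$.** We build a complete ring, only boundedly larger than $\Lambda$, containing all $f'_i$. For $j\ge1$ define
$$\gamma(j)=\max\Big\{\sum_{i=1}^k(j_i^2+N):\ k\ge1,\ j_i\ge1,\ \sum j_i=j\Big\}.$$
Concatenating decompositions gives $\gamma(i)+\gamma(j)\le\gamma(i+j)$. Taking $k=1$, respectively using (1), we get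
$$j^2+N\le\gamma(j)\le j^2+N',\qquad N'=\max_{k\ge1}\,(kN-k(k-1))\ge N\ge0.\tag{6}$$
(For $N=3$: $\gamma(1)=4$, $\gamma(2)=8$, and $N'=4$, attained at $k=2$.) Let
$$L=\Big\{\sum_{j\ge1}\lambda_j\varepsilon^j:\ \lambda_j\in u^{-\gamma(j)}C\Big\},\qquad \widetilde\Lambda=K[[u]]\oplus L .$$
By superadditivity of $\gamma$, $L\cdot L\subseteq L$, so $\widetilde\Lambda$ is a ring. It is a product of complete separated modules, hence $u$-adically complete and separated. By (6), $\Lambda\subseteq\widetilde\Lambda\subseteq u^{-N'}\Lambda$ and $u^{-N}\Lambda_+\subseteq L$. So $f'\in\widetilde\Lambda[[x]]$, $\widetilde\Lambda[1/u]=\Lambda[1/u]$ and, since $\Lambda[[x]]\subseteq\widetilde\Lambda[[x]]\subseteq u^{-N'}\Lambda[[x]]$, also $\Gamma=\widetilde\Lambda[[x]][1/u]$.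

**Step 3: a topologically nilpotent ideal.** Let $\widetilde{\mathfrak m}=uK[[u]]+L$, an ideal of $\widetilde\Lambda$ containing $u\widetilde\Lambda$. We show that, with $k_0=N'+2$,
$$\widetilde{\mathfrak m}^{k_0}\subseteq u\widetilde\Lambda.\tag{7}$$
Expand a product of $k_0$ elements of $\widetilde{\mathfrak m}$. A product with a factor in $uK[[u]]$ lies in $u\widetilde\Lambda$. In a product of $k_0$ elements of $L$, the coefficient of $\varepsilon^j$ is a finite sum of elements of sets $u^{-\sum\gamma(j_i)}C$ with $\sum_{i=1}^{k_0}j_i=j$, and by (6) and (1)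
$$\sum\gamma(j_i)\le\sum j_i^2+k_0N'\le j^2-k_0(k_0-1)+k_0N'=j^2-k_0\le\gamma(j)-1 ,$$
where we used $k_0-1-N'=1$. So this product lies in $uL$.

**Step 4: division.** We show
$$\widetilde\Lambda[[x]]=\sum_{i<n}\widetilde\Lambda\,x^i+f'\,\widetilde\Lambda[[x]].\tag{8}$$
Write $f'=P+x^nU$ with $P=\sum_{i<n}f_i'x^i$. By Step 1 the coefficients of $P$ lie in $uK[[u]]+L=\widetilde{\mathfrak m}$, and $U(0)=f_n'=1$, so $U$ is a unit of $\widetilde\Lambda[[x]]$. For $h\in\widetilde\Lambda[[x]]$ let $\alpha(h)$ be its truncation to degrees $<n$, and $\tau(h)=(h-\alpha(h))/x^n$. Since $x^n=U^{-1}(f'-P)$,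
$$h=\alpha(h)+U^{-1}\tau(h)(f'-P).$$
Put $h_0=h$ and $h_{k+1}=-PU^{-1}\tau(h_k)$. Then
$$h_k=\alpha(h_k)+f'U^{-1}\tau(h_k)+h_{k+1},$$
and by induction the coefficients of $h_k$ lie in $\widetilde{\mathfrak m}^k$ (with $\widetilde{\mathfrak m}^0=\widetilde\Lambda$), because those of $P$ lie in $\widetilde{\mathfrak m}$. By (7), $h_k\in u^q\widetilde\Lambda[[x]]$ for $k\ge qk_0$, and then $\alpha(h_k)$ and $\tau(h_k)$ are divisible by $u^q$ as well. Since $\widetilde\Lambda[[x]]$ is $u$-adically complete and separated, we may sum over $k$: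
$$h=\sum_{k\ge0}\alpha(h_k)+f'\sum_{k\ge0}U^{-1}\tau(h_k).\tag{9}$$
The first sum is a polynomial of degree $<n$ over $\widetilde\Lambda$. This proves (8). Inverting $u$, the classes of $1,x,\dots,x^{n-1}$ generate $\Gamma/f'\Gamma=\Gamma/f\Gamma$ over $\widetilde\Lambda[1/u]=\Lambda[1/u]$. $\blacksquare$

**Addendum to Proposition 12.** In the notation of the proof, let $h=x^{n+i}$ with $i\ge0$. Then the remainder $\sum_k\alpha(h_k)$ in (9) has all its coefficients in $\widetilde{\mathfrak m}$.

*Proof.* We have $\alpha(h_0)=0$, so the remainder is $\sum_{k\ge1}\alpha(h_k)$. Each term has coefficients in $\widetilde{\mathfrak m}^k\subseteq\widetilde{\mathfrak m}$, and the tail from $k=k_0$ on has coefficients in $u\widetilde\Lambda\subseteq\widetilde{\mathfrak m}$. $\blacksquare$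

In the example $f=x-u$ we have $f_0=-u$, $f_1=1$, so $n=1$, $f'=f$, $N=N'=0$, $\gamma(j)=j^2$ and $\widetilde\Lambda=\Lambda$. By (8) every element of $\Lambda[[x]]$ is congruent modulo $x-u$ to an element of $\Lambda$, which must be its value at $x=u$. So $\Gamma/(x-u)\Gamma\cong\Lambda[1/u]$.

## 12. The bound $\dim R[[x]]\le4$

**Proposition 13.** $\dim G_1\le2$ and $\dim R[[x]]\le4$.

*Proof.* Let $0\subsetneq q_1\subsetneq\dots\subsetneq q_d$ be primes of the domain $G_1$, $d\ge1$.

If $x\in q_1$, then $q_1\supseteq xG_1$, and $G_1/xG_1=R[1/u]=\Phi$ is a field. So $q_1=xG_1$ is maximal and $d=1$.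

If $x\notin q_1$, take $0\ne f\in q_1\cap R[[x]]$. Write $f$ as a power of $x$ times a series with nonzero constant term. That series lies in $q_1$ because $q_1$ is prime and $x\notin q_1$, so we may assume $f(0)\ne0$. By Propositions 11 and 12, $G_1/fG_1\cong\Gamma/f\Gamma$ is a finitely generated module over the image of $\Lambda[1/u]$, hence by Proposition 6 its dimension is at most $1$. The primes $q_1/fG_1\subsetneq\dots\subsetneq q_d/fG_1$ show $d-1\le1$.

So $\dim G_1\le2$. A chain of primes of $R[[x]]$ has at most $3$ members not containing $u$, since these correspond to primes of $G_1$, and at most $2$ members containing $u$, by Lemma 10. A chain with at most $5$ members has length at most $4$. $\blacksquare$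

With Proposition 9 the question is answered: $\dim R[[x]]<\infty$ and $\dim R[[x,y]]=\infty$.

## 13. The value $\dim R[[x]]=3$

**Proposition 14.** $\dim R[[x]]=3$.

*Proof.* **Step 1: a chain of length $3$.** With $\pi:R[[x]]\to\Lambda$ from Proposition 9 we have the primes
$$0\subsetneq\ker\pi\subsetneq\pi^{-1}(\Lambda_+)\subsetneq\mathfrak m .$$
They are prime because $R[[x]]$, $\Lambda$ and $\Lambda/\Lambda_+=K[[u]]$ are domains and $\mathfrak m$ is the maximal ideal of the quasi-local ring $R[[x]]$. The inclusions are strict: $0\ne x-u\in\ker\pi$; $\pi$ is surjective and $\Lambda_+\ne0$; and $u\in\mathfrak m$ while $\pi(u)=u\notin\Lambda_+$. So $\dim R[[x]]\ge3$.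

**Step 2: no prime $q\ne0$ with $u\notin q$ is contained in $M[[x]]$.** This will exclude chains that use two primes containing $u$ after a long chain of primes not containing $u$. Suppose $q\subseteq M[[x]]$ is such a prime. Then $x\notin q$, because $x\notin M[[x]]$. As in the proof of Proposition 13, $q$ contains some $f$ with $f(0)\ne0$. We use the notation $n,f',N',\widetilde\Lambda,\widetilde{\mathfrak m},k_0$ from the proof of Proposition 12 for this $f$.

We have $n\ge1$. Otherwise $f'=U$ is a unit of $\widetilde\Lambda[[x]]$, so $f=f_nf'$ is a unit of $\Gamma$, and $fG_1=f\Gamma\cap G_1=G_1$ by Proposition 11. This contradicts $f\in q$ and $qG_1\ne G_1$.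

Next, for every $k\ge1$ there are $c_i\in\widetilde{\mathfrak m}^k$ (depending on $k$) with
$$x^{nk}\equiv\sum_{i<n}c_ix^i\pmod{f'\widetilde\Lambda[[x]]}.\tag{10}$$
For $k=1$ this is the Addendum with $h=x^n$. If (10) holds for $k$, multiply by $x^n$ to get $x^{n(k+1)}\equiv\sum_{i<n}c_ix^{n+i}$, and replace each $x^{n+i}$ by its remainder, which by the Addendum has coefficients in $\widetilde{\mathfrak m}$. The new coefficients lie in $\widetilde{\mathfrak m}^{k+1}$, which is (10) for $k+1$.

Take $k=k_0(N'+1)$. By (7), $c_i\in u^{N'+1}\widetilde\Lambda\subseteq u\Lambda$. So $\sum_{i<n}(c_i/u)x^i\in\Lambda[[x]]$, and Proposition 11 gives $r\in R[[x]]$, $H\in\Lambda[[x]]$ with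
$$\sum_{i<n}(c_i/u)x^i=r+fH.$$
Then
$$x^{nk}-ur=\Big(x^{nk}-\sum_{i<n}c_ix^i\Big)+ufH\in f'\widetilde\Lambda[[x]]+f\Gamma\subseteq f\Gamma .$$
As $x^{nk}-ur\in R[[x]]\subseteq G_1$, Proposition 11 shows $x^{nk}-ur\in f\Gamma\cap G_1=fG_1\subseteq qG_1$. Since $u\notin q$, we conclude $x^{nk}-ur\in qG_1\cap R[[x]]=q\subseteq M[[x]]$. But its coefficient of $x^{nk}$ is $1-ur_{nk}$, where $r_{nk}\in R$ is the coefficient of $x^{nk}$ in $r$, and $1-ur_{nk}\notin M$ because $u\in M$. This is a contradiction.

**Step 3: every chain has length at most $3$.** Consider first a chain passing through $M[[x]]$. A prime properly below $M[[x]]$ does not contain $u$, by Lemma 10, so by Step 2 it is $0$. A prime properly above $M[[x]]$ contains $u$, so it is $\mathfrak m$. Such a chain has length at most $2$. Now consider a chain not passing through $M[[x]]$. By Proposition 13 it has at most $\dim G_1+1\le3$ members not containing $u$, and by Lemma 10 the only possible member containing $u$ is $\mathfrak m$. So it has at most $4$ members and length at most $3$. Hence $\dim R[[x]]=3$.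 $\blacksquare$

**Proof of Theorem A.** The ring $R=\Phi\cap\Lambda$ is a quasi-local domain containing $K$ with $\dim R=1$ by Proposition 8. It has $\dim R[[x]]=3$ by Proposition 14, and $R[[x,y]]$ contains an infinite strictly ascending chain of primes by Proposition 9. $\blacksquare$
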